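# Entire functions of order less than one inside periodic compositions

Throughout, "periodic" means nonconstant periodic, $D(a,\delta)$ is an open disc, zeros are counted with multiplicity, $|E|$ is the Lebesgue measure of a set $E\subset\mathbb R$, and $C$ denotes constants, possibly different at each occurrence, that do not depend on the running index. Meromorphic functions are regarded as maps into the sphere $\hat{\mathbb C}$.

## 1. Conjugating a period by a map that preserves $g$

Let $f$ be meromorphic in $\mathbb C$, let $g$ be entire, and suppose that $F=f\circ g$ has a period $\omega\neq0$. Suppose also that on some open set $U$ there is an injective holomorphic map $\varphi$ with $g\circ\varphi=g$. Such a map moves points inside the fibers of $g$. Conjugate the translation by $\omega$ with it: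
$$\psi(z)=\varphi^{-1}\big(\varphi(z)+\omega\big),\qquad\text{defined where }\varphi(z)+\omega\in\varphi(U). \tag{1}$$
Then $\varphi\circ\psi=\varphi+\omega$, and therefore
$$F\circ\psi=f\circ g\circ\psi=f\circ g\circ\varphi\circ\psi=F(\varphi+\omega)=F\circ\varphi=f\circ g\circ\varphi=f\circ g=F. \tag{2}$$
So $\psi$ is a new local symmetry of $F$. Two examples show what it can do.

**Example 1 (monomials).** Let $g(z)=z^n$ and $\varphi(z)=\epsilon z$ with $\epsilon=e^{2\pi i/n}$. Then $\psi(z)=z+\omega/\epsilon$, so (2) says that $\omega/\epsilon$ is again a period of $F$. Hence the period group of $F$, which is discrete because $F$ is nonconstant, is invariant under multiplication by $\epsilon^{-1}$ and all its powers. If $n\ge3$, it contains the $\mathbb R$-independent numbers $\omega,\epsilon\omega$, so it is a lattice. In a basis of the lattice, multiplication by $\epsilon$ is an integer matrix, and its trace $2\cos(2\pi/n)$ is an integer. For $n\ge 3$ this happens only for $n=3,4,6$ (traces $-1,0,1$; for $n=5$ the trace is strictly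 between $0$ and $1$, and for $n\ge7$ strictly between $1$ and $2$). So $f(z^n)$ can be periodic only if $n\in\{1,2,3,4,6\}$.

When $\varphi$ is not affine, $\psi$ is not a translation, but it may be close to one. The next lemma says that a symmetry of $F$ that is close enough to a translation is one.

**Lemma 1 (rigidity).** Let $F$ be nonconstant meromorphic in $\mathbb C$, let $\chi_k$ be holomorphic in $D(0,1)$ with $F\circ\chi_k=F$, and let $\chi_k(z)\to z+\kappa$ uniformly. Then $F(z+\kappa)=F(z)$ in $\mathbb C$, and $\chi_k(z)=z+\kappa$ on $D(0,1)$ for all large $k$.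

**Proof.** By continuity $F(z+\kappa)=\lim F(\chi_k(z))=F(z)$ on $D(0,1)$, hence everywhere. Choose $z^*\in D(0,1)$ with $F(z^*)\ne\infty$ and $F'(z^*)\neq0$. Then $F'(z^*+\kappa)=F'(z^*)\ne0$, so $F$ is injective on a disc $N$ about $z^*+\kappa$. For $z$ in a small disc about $z^*$ and $k$ large, both $\chi_k(z)$ and $z+\kappa$ lie in $N$, and $F(\chi_k(z))=F(z)=F(z+\kappa)$. Hence $\chi_k(z)=z+\kappa$ near $z^*$, and on $D(0,1)$ by the identity theorem. $\square$

**Example 2 (a function of order $\frac12$).** Let $g(z)=\cos(\pi\sqrt z)$. It is entire, since the cosine is even, and $g(w^2)=\cos\pi w$ for all $w$. We show that $f\circ g$ is never periodic, whatever the meromorphic $f$. Suppose $F=f\circ g$ has period $\omega\neq0$, and fix a branch of $\sqrt z$ in a sector around the ray $\{t\omega: t>0\}$. Take $\varphi(z)=(\sqrt z+2)^2$, so that $g(\varphi(z))=\cos(\pi\sqrt z+2\pi)=g(z)$. For $|z|$ large put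
$$\sigma(z)=(\sqrt z+2)\Big(1+\frac{\omega}{(\sqrt z+2)^2}\Big)^{1/2},\qquad \psi(z)=(\sigma(z)-2)^2,$$
with the principal root. Then $\sigma^2=\varphi+\omega$ and $F(\psi)=f(\cos\pi(\sigma-2))=f(\cos\pi\sigma)=f(g(\sigma^2))=F(\varphi+\omega)=F(\varphi)=F$. Moreover $\sigma-2=\sqrt z+\delta$ with $\delta=\frac{\omega}{2(\sqrt z+2)}+O(|z|^{-3/2})$, so $\psi(z)-z=2\sqrt z\,\delta+\delta^2\to\omega$ as $z\to\infty$ in the sector. The maps $\chi_m(z)=\psi(z+m\omega)-m\omega$ therefore satisfy $F\circ\chi_m=F$ and $\chi_m(z)\to z+\omega$ uniformly on $D(0,1)$ as $m\to+\infty$. By Lemma 1, $\psi(z)=z+\omega$ on $D(m\omega,1)$ for large $m$. Written out, $\sigma^2-4\sigma+4=z+\omega$; since $\sigma^2=z+4\sqrt z+4+\omega$, this gives $\sigma=\sqrt z+2$, so $\sigma^2=\varphi$. But $\sigma^2=\varphi+\omega$, so $\omega=0$, a contradiction.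

The construction (1) is for the following purpose: to show that a transcendental entire $g$ that grows slowly can never sit inside a periodic composition $f\circ g$. In Example 2 the map $\varphi$ was given by a formula. For a general $g$ it will come from rescaling: choose points $iy_k$ on the line of the periods, a window size $s_k\to\infty$ with $s_k/|y_k|\to0$, and look at
$$G_k(\zeta)=\frac{g(iy_k+s_k\zeta)}{g(iy_k)} .$$
If $G_k$ converges to a function $G$ that is not injective, two points with the same $G$-value produce a map preserving $G_k$, hence one preserving $g$. In Example 2, with $y_k=k^2$ and $s_k=k$, we have $g'/g=-\pi\tan(\pi\sqrt z)/(2\sqrt z)$ and $\sqrt{ik^2+k\zeta}\sim e^{i\pi/4}k$, with imaginary part tending to $+\infty$. There $\tan\to i$. So $G_k'/G_k\to c:=\frac{-\pi i}{2e^{i\pi/4}}=\frac\pi2e^{-3\pi i/4}$ locally uniformly, and $G_k\to e^{c\zeta}$. This $G$ has the period $4e^{i\pi/4}$, which is the limit of $(\varphi(z)-z)/s_k=(4\sqrt z+4)/k$.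

## 2. Slow growth and the statements

For entire $g$ let $M(r,g)=\max_{|z|=r}|g(z)|$.

**Definition.** The *order* and the *lower order* of a nonconstant entire $g$ are the $\limsup$ and the $\liminf$ of $\log\log M(r,g)/\log r$ as $r\to\infty$.

Polynomials have order $0$, $\cos(\pi\sqrt z)$ has order and lower order $\frac12$, and $e^z$ has order and lower order $1$. Lower order less than $1$ asks for slow growth on one sequence of radii only. The period group of a nonconstant meromorphic function is discrete, hence $\{0\}$, or $\omega\mathbb Z$, or a lattice; in the last case the function is elliptic. We use one result as known.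

**XII (Fuchs and Gross).** Let $f$ be nonconstant meromorphic and $p$ a nonconstant polynomial of degree $n$. The function $F=f\circ p$ cannot be periodic unless $n\in\{1,2,3,4,6\}$. If $n=1$, then $F$ can be any periodic meromorphic function. If $n=2$, then $F$ is obtained by simple changes of variable from an even periodic function. If $n\ge3$, then $F$ is elliptic and $F(z)=g[(z+\alpha)^n]$ for a suitable meromorphic $g$ and complex $\alpha$.

For comparison, a second known result, which we do not use:

**XIII (Halász).** If $f$ is entire, $g$ is nonconstant entire of order less than $1$, and $f(g)$ is periodic, then $g$ is a polynomial of degree at most $2$.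

Conjecture 5 asserts that XII remains valid when the polynomial is replaced by any entire function of order less than $1$. It is true:

**Theorem 1.** Let $f$ be nonconstant meromorphic in $\mathbb C$ and $g$ nonconstant entire of order less than $1$. If $F=f\circ g$ is nonconstant periodic, then $g$ is a polynomial. Hence by XII $\deg g\in\{1,2,3,4,6\}$, and all other conclusions of XII hold.

**Theorem 2.** Theorem 1 remains true if $g$ only has lower order less than $1$. If moreover $f$ is entire, then $\deg g\le2$. The constant $1$ is sharp: for $g=e^z$, $f(u)=u$, and also for the non-periodic $g=z+e^z$ with $f=\exp$, the order and lower order of $g$ are $1$ and $f\circ g$ is $2\pi i$-periodic. All degrees $1,2,3,4,6$ occur.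

**Theorem 3.** If $f\circ g$ is a nonconstant elliptic function, with $f$ meromorphic and $g$ entire of arbitrary growth, then $g$ is a polynomial or $g$ is periodic. The second case occurs: $g=\cos z$, $f(u)=\wp(\arccos u)$, where $2\pi$ is a period of $\wp$.

**Examples in Theorems 2 and 3, checked.**

Sharpness: $e^{g(z+2\pi i)}=e^{g(z)+2\pi i}=e^{g(z)}$ for $g=z+e^z$. This $g$ is not periodic: a period of $g$ is one of $g'=1+e^z$, hence equal to $2\pi im$, and $g(z+2\pi im)=g(z)+2\pi im$. The case $g=e^z$ is clear, and $\log M(r,g)\sim r$ in both cases.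

Degrees: if $h$ is meromorphic and $h(e^{2\pi i/n}z)=h(z)$, then $h(z)=f(z^n)$ with $f$ meromorphic. Indeed away from $0$ use local branches of $u^{1/n}$, and at $0$ the Laurent series contains only powers of $z^n$.

* $n=1$: any periodic function.
* $n=2$: $\cos z$ is an entire function of $z^2$.
* $n=3$: for the hexagonal lattice $\wp'(e^{2\pi i/3}z)=\wp'(z)$.
* $n=4$: for the square lattice $\wp(iz)=-\wp(z)$, so $\wp^2$ is a function of $z^4$.
* $n=6$: for the hexagonal lattice $\wp(e^{\pi i/3}z)=e^{-2\pi i/3}\wp(z)$, so $\wp^3$ is a function of $z^6$.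

Theorem 3: $f$ is well defined because the values of $\arccos u$ are $\pm\theta+2\pi m$ and $\wp$ is even with period $2\pi$. It is meromorphic at $u=1$ because $\wp$ is even about $0$, and at $u=-1$ because $\wp(\pi+t)=\wp(-\pi-t)=\wp(\pi-t)$.

## 3. Counting along a period orbit: enough for rational $f$ only

From now until Section 11, $g$ is assumed transcendental, and we look for a contradiction. For a while the only growth hypothesis is
$$\liminf_{r\to\infty}\frac{\log M(r,g)}r=0. \tag{A}$$
It holds if the lower order $\lambda$ is less than $1$, in particular if the order is: for $\lambda<\lambda'<1$ there are arbitrarily large $r$ with $\log M(r,g)\le r^{\lambda'}$, and $\log M(r,g)>0$ for large $r$. Recall Jensen's formula: if $v$ is entire, $v(0)\neq0$, and $n_v(t)$ counts its zeros in $|z|\le t$, then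
$$\int_0^rn_v(t)\frac{dt}t=\frac1{2\pi}\int_0^{2\pi}\log|v(re^{i\theta})|\,d\theta-\log|v(0)|.$$

**Lemma 2.** If $u$ is entire with $\liminf_{r\to\infty}\log^+M(r,u)/r=0$ and $u(z_0+m\omega)=0$ for all $m\in\mathbb Z$, where $\omega\neq0$, then $u\equiv0$. Consequently a nonconstant entire function satisfying (A) is not periodic.

**Proof.** If $u\not\equiv0$, let $q$ be the multiplicity of the zero $z_0$ and $v(z)=u(z_0+z)z^{-q}$. Then $v(0)\ne0$, and the zeros $m\omega$, $m\neq0$, give $n_v(t)\ge2(t/|\omega|-1)$. Integrate this from $|\omega|$ to $r$ and use Jensen's formula: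
$$\frac{2r}{|\omega|}-O(\log r)\le\int_0^rn_v(t)\frac{dt}t\le\log M(r+|z_0|,u)-q\log r-\log|v(0)|.$$
This is impossible on a sequence $r\to\infty$ with $\log^+M(r+|z_0|,u)=o(r)$. If $g$ has period $\omega$, apply the statement to $u=g-g(0)$ with $z_0=0$. $\square$

This suggests a direct attack on the theorem. Let $F=f\circ g$ have period $\omega$ and let $c=F(z_0)$. Then all the numbers $g(z_0+m\omega)$, $m\in\mathbb Z$, lie in $f^{-1}(c)$. If $f$ is rational, $f^{-1}(c)\cap\mathbb C=\{b_1,\dots,b_p\}$ is finite, and $u=\prod_j(g-b_j)$ vanishes on $z_0+\omega\mathbb Z$. Since $\log^+M(r,u)\le p\log^+M(r,g)+O(1)$, Lemma 2 gives $u\equiv0$, so $g$ is constant. This settles rational $f$.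

For transcendental $f$ the argument stops at the word "finite". The set $f^{-1}(c)$ may be infinite, and then the values $g(z_0+m\omega)$ may be distinct points of $f^{-1}(c)$ tending to $\infty$. No value is repeated often, and there is nothing to count. The next section shows that this is exactly what happens: $g\to\infty$ along the orbit. The polynomial cases $n=2,3,4,6$ show that it is no contradiction in itself.

## 4. The values of $g$ along the periods, and a normalization

**Lemma 3.** Let $\Lambda$ be the period group of $F=f\circ g$, with $F$ nonconstant and $g$ any entire function. Suppose $z_n\to\infty$, $z_n=z_n'+\lambda_n$, $\lambda_n\in\Lambda$, $(z_n')$ bounded, and $g(z_n)\not\to\infty$. Then $g$ has a nonzero period in $\Lambda$.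

**Proof.** The idea is that the translates $g(z+\lambda_n)$ all solve $f(\cdot)=F$, and near one point only finitely many solutions are available.

Pass to a subsequence with $z_n'\to z^*$, $g(z_n)\to a\in\mathbb C$, and $\lambda_n$ distinct (note $\lambda_n\to\infty$). Then $f(a)=\lim f(g(z_n))=\lim F(z_n')=F(z^*)$. Choose $\delta>0$ with $f\neq f(a)$ on $0<|u-a|\le\delta$, a neighborhood $V\subset\hat{\mathbb C}$ of $f(a)$ disjoint from the compact set $f(\partial D(a,\delta))$, and a disc $N$ about $z^*$ with $F(N)\subset V$. Put $g_n(z)=g(z+\lambda_n)$, so that $f\circ g_n=F$. For large $n$ the connected set $g_n(N)$ contains $g_n(z_n')=g(z_n)\in D(a,\delta)$, and it does not meet $\partial D(a,\delta)$ because $f(g_n(N))=F(N)\subset V$. Hence $g_n(N)\subset D(a,\delta)$.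

Choose $z_1\in N$ with $F(z_1)\neq\infty$ and $F'(z_1)\neq0$. The set $f^{-1}(F(z_1))\cap\overline{D(a,\delta)}$ is finite, so $g_n(z_1)=b$ for one $b$ and infinitely many $n$. As $F'(z_1)=f'(b)g_n'(z_1)$, we have $f'(b)\ne0$, and $f$ is injective near $b$. For two such indices $n\ne m$, $f\circ g_n=f\circ g_m$ near $z_1$ forces $g_n=g_m$ near $z_1$, hence everywhere. So $\lambda_n-\lambda_m\ne0$ is a period of $g$. $\square$

**Proof of Theorem 3.** If $\Lambda$ is a lattice, every sequence $z_n\to\infty$ can be written as in Lemma 3. So if $g$ is not periodic, then $g(z)\to\infty$ as $z\to\infty$, and $g$ is a polynomial. The example was checked in Section 2. $\square$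

**Normalization.** Let $F=f\circ g$ be periodic with $g$ transcendental satisfying (A). By Lemma 2, $g$ is not periodic, and by Theorem 3, $\Lambda$ is not a lattice. So $\Lambda=\omega\mathbb Z$, and replacing $g(z),F(z)$ by $g(cz),F(cz)$ with $c=\omega/i$ we may assume
$$\Lambda=i\mathbb Z,\qquad g(z)\to\infty\ \text{ as }|\mathrm{Im}\,z|\to\infty,\ \text{ uniformly in each strip }|\mathrm{Re}\,z|\le K; \tag{3}$$
the second part is Lemma 3. Recall Picard's theorem: a transcendental entire function takes every complex value infinitely often, with at most one exception. So there is $w\neq g(0)$ such that $g-w$ has infinitely many zeros. Replacing $g$ by $g-w$ and $f(u)$ by $f(u+w)$ does not change $F$, and we may assume that $g$ has infinitely many zeros and $g(0)\neq0$. By (3) only finitely many zeros lie on $i\mathbb R$. These changes preserve order, lower order, (A) and transcendence. We call such a $g$ *normalized*.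

## 5. Rescaling limits along the period direction are affine

Now the construction of Section 1 is used for a general $g$. An affine $G$ is injective and gives no map $\varphi$; the lemma says that this is the only nonconstant possibility.

**Lemma 4.** Let $g$ be normalized. Let $y_k\in\mathbb R$, $|y_k|\to\infty$, $s_k\to\infty$, $s_k/|y_k|\to0$, $g(iy_k)\ne0$, and suppose that
$$G_k(\zeta)=g(iy_k+s_k\zeta)/g(iy_k)\to G$$
locally uniformly in $\mathbb C$ with $G$ nonconstant. Then $G$ is a polynomial of degree $1$.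

**Proof.** Suppose not: $G$ is a polynomial of degree at least $2$ or transcendental.

**Step 1: two points with the same noncritical value.** We claim that for all $\zeta_0\in\mathbb C$ outside a countable set, $G(\zeta_0)$ is not a critical value of $G$ and is also taken at some $\zeta_1\ne\zeta_0$. The set of critical values is countable, and so is its preimage. If $G$ is a polynomial of degree at least $2$, a noncritical value has at least two preimages. If $G$ is transcendental, all values with at most one exception are taken infinitely often, and an exceptional value taken finitely often has finitely many preimages, which we discard. As $i\mathbb R$ is uncountable, we can fix such a $\zeta_0=i\eta\in i\mathbb R$. Then $G'(\zeta_0)G'(\zeta_1)\neq0$.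

**Step 2: maps preserving $G_k$.** Choose discs $D_0,D_1$ centered at $\zeta_0,\zeta_1$, with disjoint closures, such that $G$ is injective near $\overline{D_0}$ and near $\overline{D_1}$ and $G(\overline{D_0})\subset G(D_1)$. For $\zeta\in\overline{D_0}$ and $w\in\partial D_1$, the value $G(\zeta)$ is attained in $D_1$, hence not on $\partial D_1$, by injectivity. By compactness $|G(w)-G(\zeta)|$ is bounded below by a positive constant. By Rouché's theorem, for $k$ large and every $\zeta\in\overline{D_0}$, the equation $G_k(w)=G_k(\zeta)$ has exactly one root $w=\Phi_k(\zeta)$ in $D_1$. The residue formula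
$$\Phi_k(\zeta)=\frac1{2\pi i}\oint_{\partial D_1}\frac{wG_k'(w)}{G_k(w)-G_k(\zeta)}\,dw$$
shows that $\Phi_k$ is holomorphic in $D_0$ and that $\Phi_k\to\Phi:=(G|_{D_1})^{-1}\circ G$ uniformly on $D_0$. Here $\Phi(\zeta_0)=\zeta_1$, and $\Phi_k(\zeta)\neq\zeta$ since $D_0\cap D_1=\emptyset$.

For the inverse, choose a disc $D_1'\subset D_1$ centered at $\zeta_1$ with $G(\overline{D_1'})\subset G(D_0)$. The same argument with the roles exchanged gives, for $k$ large and $w\in D_1'$, a unique $X_k(w)\in D_0$ with $G_k(X_k(w))=G_k(w)$. The maps $X_k$ are holomorphic and $X_k\to X:=(G|_{D_0})^{-1}\circ G$ uniformly on $D_1'$. We have $X'(\zeta_1)=G'(\zeta_1)/G'(\zeta_0)\neq0$. Let $D_0'\subset D_0$ be a disc centered at $\zeta_0$, of radius $\epsilon$, with $\Phi(\overline{D_0'})\subset D_1'$. For $k$ large $\Phi_k(D_0')\subset D_1'$, even after adding $i/s_k$, because $\Phi(\overline{D_0'})$ is compact in $D_1'$. By uniqueness of the roots, $X_k\circ\Phi_k=\mathrm{id}$ on $D_0'$ and $\Phi_k\circ X_k=\mathrm{id}$ on $D_1'$. So we may define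 on $D_0'$
$$\Psi_k(\zeta)=X_k\big(\Phi_k(\zeta)+i/s_k\big)\in D_0,\qquad\text{and then}\qquad\Phi_k(\Psi_k(\zeta))=\Phi_k(\zeta)+i/s_k. \tag{4}$$

**Step 3: back to the $z$-plane, a symmetry of $F$ near a translation.** Put $A_k(\zeta)=iy_k+s_k\zeta$, $\varphi_k=A_k\Phi_kA_k^{-1}$ on $A_k(D_0)$, and $\psi_k=A_k\Psi_kA_k^{-1}$ on $A_k(D_0')$. Since $g(A_k(\zeta))=g(iy_k)G_k(\zeta)$, we have $g\circ\varphi_k=g$. By (4), $\varphi_k\circ\psi_k=\varphi_k+i$. The computation (2) with $\omega=i$ gives $F\circ\psi_k=F$.

Let $it_k=A_k(\zeta_0)$, so $t_k=y_k+s_k\eta\in\mathbb R$. For $|z-it_k|\le2$ put $\zeta=A_k^{-1}(z)$. Then $|\zeta-\zeta_0|\le2/s_k\to0$, so $\Phi_k(\zeta)\to\zeta_1$ uniformly, and since $X_k\circ\Phi_k=\mathrm{id}$,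
$$\psi_k(z)-z=s_k\big[X_k(\Phi_k(\zeta)+i/s_k)-X_k(\Phi_k(\zeta))\big]=i\int_0^1X_k'\big(\Phi_k(\zeta)+i\tau/s_k\big)d\tau\to iX'(\zeta_1)=:\kappa\neq0$$
uniformly, because $X_k'\to X'$ uniformly near $\zeta_1$.

**Step 4: the symmetry is exactly a translation.** Choose $m_k\in\mathbb Z$ with $|t_k-m_k|\le1$ and put $\chi_k(z)=\psi_k(z+im_k)-im_k$ on $D(0,1)$. As $F$ has period $i$, $F\circ\chi_k=F$, and $\chi_k(z)\to z+\kappa$ uniformly. By Lemma 1, $\kappa$ is a period of $F$, so $\kappa=iq$ with $q\in\mathbb Z\setminus\{0\}$ by (3), and $\chi_k(z)=z+iq$ on $D(0,1)$ for all large $k$. So $\psi_k(z)=z+iq$ on $D(im_k,1)\subset D(it_k,2)$, and by the identity theorem on all of $A_k(D_0')=D(it_k,\epsilon s_k)$. The relation $\varphi_k\circ\psi_k=\varphi_k+i$ becomes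
$$\varphi_k(z+iq)=\varphi_k(z)+i,\qquad z\in D(it_k,\epsilon s_k). \tag{5}$$

**Step 5: from the window to the whole plane.** Let $k$ be so large that $\epsilon s_k>|q|+2$, and put $p(z)=\varphi_k(z)-z/q$. By (5), $p(z+iq)=p(z)$ for $z\in D(it_k,\epsilon s_k)$. This disc contains the rectangle $|\mathrm{Re}\,z|<1$, $|\mathrm{Im}\,z-t_k|<|q|+1$, whose height exceeds $|q|$. So every point of the strip $|\mathrm{Re}\,z|<1$ has a translate by a multiple of $iq$ in the rectangle, and two such translates give the same value of $p$ (the intermediate translates lie in the rectangle too). Hence $p$, restricted to the rectangle, extends to a holomorphic function with period $iq$ in the strip. On the rectangle $g(z/q+p(z))=g(\varphi_k(z))=g(z)$, so this holds in the whole strip. With $p_0=p(it_k)$, the entire function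
$$u(z)=g(z/q+p_0)-g(z)$$
vanishes at $it_k+iqm$ for all $m\in\mathbb Z$. Since $|q|\ge1$, $M(r,u)\le2M(r+|p_0|,g)$, so $u$ satisfies the growth hypothesis of Lemma 2 by (A). Thus
$$g(z/q+p_0)=g(z)\qquad\text{for all }z\in\mathbb C. \tag{6}$$

**Step 6: no $q$ is possible.**

* $|q|\ge2$: iterating the contraction $z\mapsto z/q+p_0$, whose iterates converge to its fixed point, (6) shows that $g$ is constant, a contradiction.
* $q=1$: $p_0=\varphi_k(it_k)-it_k=s_k(\Phi_k(\zeta_0)-\zeta_0)\neq0$ is a period of $g$, contrary to Lemma 2.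
* $q=-1$: here $p_0=p_0^{(k)}=\varphi_k(it_k)+it_k=2iy_k+s_k(\Phi_k(\zeta_0)+\zeta_0)=2iy_k+O(s_k)$, so $|p_0^{(k)}|\to\infty$ because $s_k/|y_k|\to0$. As $q$ does not depend on $k$, we may take $k,l$ with $p_0^{(k)}\ne p_0^{(l)}$. Then $g(z)=g(p_0^{(k)}-z)=g\big(p_0^{(l)}-(p_0^{(k)}-z)\big)=g(z+p_0^{(l)}-p_0^{(k)})$, so $g$ is periodic, contrary to Lemma 2. $\square$

The remaining task is to show that slow growth does not allow all these limits to be constant or affine. The right window size near $|z|=r$ turns out to be $r/n(r)$, where $n(r)$ is the number of zeros in $|z|\le r$.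

## 6. Radii at which the zeros are regularly counted

Let $n(t)$ be the number of zeros of $g$ in $|z|\le t$, and $L=g'/g$. From growth we only need the following.

**Condition (H).** There are $\rho'\in(0,1)$, $C<\infty$, $r_k\to\infty$, and $R_k$ with $R_k/r_k\to\infty$, such that with $N_k=n(r_k)$: $N_k\to\infty$, $N_k/r_k\to0$, and

(i) $n(t)\le CN_k(t/r_k)^{\rho'}$ for $r_k\le t\le R_k$;

(ii) for every $A$, $\ \sup_{|z|\le Ar_k}\Big|L(z)-\sum_{|a|\le R_k}\frac1{z-a}\Big|=o(N_k/r_k)$, where $a$ runs over the zeros of $g$ (the difference is holomorphic in $|z|<R_k$).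

**Example 3.** Let $g(z)=\cos(\pi\sqrt z)=\prod_{m\ge1}\big(1-z/(m-\frac12)^2\big)$, $r_k=k^2$, $R_k=k^3$, $\rho'=\frac12$. Then $n(t)=\lfloor\sqrt t+\frac12\rfloor\le\frac32\sqrt t$ for $t\ge1$ and $N_k=k$, so (i) holds with $C=\frac32$. For $|z|\le Ak^2\le\frac12k^3$ the zeros with $|a|>k^3$ contribute at most $\sum2/|a|=O(k^{-3/2})=o(1/k)$ to $L$, which is (ii).

**Lemma 5.** (H) holds if $g$ is normalized and has order $\rho<1$.

**Proof.** Let $\rho<\rho'<1$. From Jensen's formula, $n(t)\log2\le\log M(2t,g)-\log|g(0)|$, so $n(t)t^{-\rho'}\to0$. Since $n$ is nondecreasing and right-continuous, $n(t)t^{-\rho'}$ is upper semicontinuous: $\limsup_{s\to t}n(s)=n(t)$. So its supremum over $[k,\infty)$, which is positive because $g$ has zeros, is attained, at $r_k$ say. This gives (i) with $C=1$ for all $t\ge r_k$. Clearly $r_k\ge k$, $N_k\ge n(k)\to\infty$, and $N_k/r_k=O(r_k^{\rho'-1})\to0$.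

By Hadamard's theorem, an entire function of order less than $1$ with $g(0)\ne0$ is $g(0)\prod(1-z/a)$, so $L(z)=\sum_a1/(z-a)$. Let $R_k=kr_k$. For $|z|\le Ar_k\le R_k/2$ and $|a|>R_k$ we have $|z-a|\ge|a|/2$. After partial summation the tail is at most
$$\sum_{|a|>R_k}\frac2{|a|}\le2\int_{R_k}^\infty\frac{n(t)}{t^2}dt\le\frac2{1-\rho'}\,\frac{N_k}{r_k}\Big(\frac{R_k}{r_k}\Big)^{\rho'-1}=o(N_k/r_k).\qquad\square$$

## 7. Reflecting the zeros: a function with positive real part

From here to the end of Section 10, $g$ is normalized, transcendental, and satisfies (A) and (H); the goal is a contradiction. Put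
$$s_k=r_k/N_k,\qquad\text{so that}\quad s_k\to\infty,\quad s_k/r_k=1/N_k\to0.$$

We want to see $s_kL$ on the imaginary axis as boundary values of a function with good properties in the right half-plane. The zeros there are an obstacle, so we reflect them. Let $Z_k$ be the finite multiset of zeros with $|a|\le R_k$. For $a\in Z_k$ let $a^*=a$ if $\mathrm{Re}\,a\le0$ and $a^*=-\bar a$ if $\mathrm{Re}\,a>0$; so $\mathrm{Re}\,a^*\le0$ and $|a^*|=|a|$. For $\mathrm{Re}\,z>0$ define
$$H_k(z)=s_k\sum_{a\in Z_k}\frac1{r_kz-a^*}=H_k^-(z)+H_k^+(z), \tag{7}$$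
where $H_k^-$ and $H_k^+$ are the sums over $\mathrm{Re}\,a\le0$ and $\mathrm{Re}\,a>0$. Each of $H_k,H_k^\pm$ has positive real part in $\mathrm{Re}\,z>0$, or is $\equiv0$ if the sum is empty. Their poles on $i\mathbb R$ are among the points $a/r_k$ with $a$ one of the finitely many zeros of $g$ on $i\mathbb R$, and these tend to $0$. So for a compact interval $J\subset\mathbb R\setminus\{0\}$ and $k$ large, $g$ has no zeros on $ir_kJ$, these functions are holomorphic near $iJ$, and their real parts are $\ge0$ on $iJ$.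

**Step 1: what reflection does on the axis.** For $Y\in\mathbb R$, $\frac1{iY+\bar a}=-\overline{\Big(\frac1{iY-a}\Big)}$. Hence $s_k\sum_{a\in Z_k}\frac1{ir_ky-a}=H_k^-(iy)-\overline{H_k^+(iy)}$, whose imaginary part is that of $H_k(iy)$. By (ii) and $s_kN_k/r_k=1$, uniformly on compact subsets of $\mathbb R\setminus\{0\}$,
$$\mathrm{Im}\,H_k(iy)=\mathrm{Im}\,s_kL(ir_ky)+o(1),\qquad|s_kL(ir_ky)|\le|H_k^-(iy)|+|H_k^+(iy)|+o(1). \tag{8}$$

**Step 2: bounds.** By partial summation and (i), for $r_k\le T\le R_k$,
$$\sum_{T<|a|\le R_k}\frac1{|a|}\le\frac{n(R_k)}{R_k}+\int_T^{R_k}\frac{n(t)}{t^2}dt\le C\,\frac{N_k}{r_k}\Big(\frac T{r_k}\Big)^{\rho'-1}. \tag{9}$$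
Let $A\ge1$, $|z|\le A$, $\mathrm{Re}\,z>0$, and let $k$ be so large that $2Ar_k\le R_k$. The terms with $|a|\le2Ar_k$ satisfy $|r_kz-a^*|\ge r_k\mathrm{Re}\,z$ and contribute at most $s_kn(2Ar_k)/(r_k\mathrm{Re}\,z)\le C(2A)^{\rho'}/\mathrm{Re}\,z$. The others satisfy $|r_kz-a^*|\ge|a|/2$ and by (9) contribute at most $2s_k\cdot C\frac{N_k}{r_k}=2C\le2CA/\mathrm{Re}\,z$. So for $k\ge k(A)$
$$|H_k(z)|,\ |H_k^\pm(z)|\le\frac{C_A}{\mathrm{Re}\,z},\qquad|z|\le A,\ \mathrm{Re}\,z>0. \tag{10}$$
For real $x\ge1$, since $\mathrm{Re}\,a^*\le0$, we have $|xr_k-a^*|\ge\max(xr_k,|a|)$. By (i) and (9),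
$$|H_k(x)|\le s_k\Big[\frac{n(xr_k)}{xr_k}+\sum_{xr_k<|a|\le R_k}\frac1{|a|}\Big]\le Cx^{\rho'-1}\qquad(k\ge k(x)), \tag{11}$$
with $C$ independent of $x$ and $k$. Finally, each $a$ with $|a|\le r_k$ contributes $\mathrm{Re}\frac1{r_k-a^*}=\frac{r_k-\mathrm{Re}\,a^*}{|r_k-a^*|^2}\ge\frac{r_k}{4r_k^2}$, and all other terms have positive real part, so
$$\mathrm{Re}\,H_k(1)\ge\frac{s_kN_k}{4r_k}=\frac14. \tag{12}$$

**Step 3: a limit.** By (10) and Montel's theorem (locally bounded families of holomorphic functions are normal) we pass to a subsequence with $H_k\to H$ locally uniformly in $\mathrm{Re}\,z>0$. Then $\mathrm{Re}\,H\ge0$ and $\mathrm{Re}\,H(1)\ge\frac14$, so $\mathrm{Re}\,H>0$ by the minimum principle.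

**Example 3, continued.** For $\cos(\pi\sqrt z)$ we have $s_k=k$ and $a^*=-(m-\frac12)^2$, so $H_k(z)=\frac1k\sum\frac1{z+((m-1/2)/k)^2}$ over $m-\frac12\le k^{3/2}$. These are midpoint Riemann sums, and $H(z)=\int_0^\infty\frac{dx}{z+x^2}=\frac\pi{2\sqrt z}$. Here $s_kL(ir_ky)\to-\overline{H(iy)}$, which at $y=1$ is the constant $c=\frac\pi2e^{-3\pi i/4}$ found in Section 1. So $s_kL$ does not become small on the axis, and $H$ is not real there. We now show that for the $g$ of our proof, $s_kL(ir_ky)$ is small for most $y$ (by Lemma 4), that this makes $\sqrt H$ real on the axis, and that a real $\sqrt H$ contradicts (11) and (12).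

## 8. Poisson kernels of the half-disc and an $L^{3/4}$ bound

Let $\mathcal B=\{|z|<R,\ \mathrm{Re}\,z>0\}$, with circular boundary arc $\gamma$.

**Lemma 6.** If $h$ is harmonic in $\mathcal B$ and continuous on $\overline{\mathcal B}$, then for $w\in\mathcal B$
$$h(w)=\int_{-R}^Rp(w,y)h(iy)\,dy+\int_\gamma P(w,\xi)h(\xi)\,|d\xi|, \tag{13}$$
$$p(w,y)=\frac{\mathrm{Re}\,w}\pi\cdot\frac{(R^2-y^2)(R^2-|w|^2)}{|iy-w|^2\,|R^2+iyw|^2},\qquad P(w,\xi)=\frac{R^2-|w|^2}{2\pi R}\Big(\frac1{|\xi-w|^2}-\frac1{|\xi+\bar w|^2}\Big). \tag{14}$$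
For fixed $w$ both kernels are nonnegative and bounded; $p(w,\cdot)$ is continuous and positive on $(-R,R)$. As $w$ tends to a point $iy_1$ with $|y_1|<R$, $P(w,\xi)\to0$ uniformly in $\xi\in\gamma$. The same holds for translates of $\mathcal B$ along $i\mathbb R$.

**Proof.** Let $g_D(z,w)=\log\big|\frac{R^2-\bar wz}{R(z-w)}\big|$ be the Green function of $D(0,R)$, which vanishes for $|z|=R$, and let
$$\Gamma(z)=g_D(z,w)-g_D(z,-\bar w)=\log\Big|\frac{z+\bar w}{z-w}\Big|+\log\Big|\frac{R^2-\bar wz}{R^2+wz}\Big| .$$
It vanishes on $|z|=R$, and on $i\mathbb R$ because $g_D(-\bar z,-\bar w)=g_D(z,w)$. Its only singularity in $\overline{\mathcal B}$ is the pole at $w$, since $-\bar w$, $R^2/\bar w$, $-R^2/w$ lie outside $\overline{\mathcal B}$. If $h$ is harmonic in a neighborhood of $\overline{\mathcal B}$, Green's identity on $\mathcal B$ minus a small disc about $w$ gives $h(w)=\frac1{2\pi}\int_{\partial\mathcal B}h\,\partial_\nu\Gamma\,ds$ with the inner normal derivative.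

On the arc, $\frac1{2\pi}\partial_\nu g_D(\cdot,w)$ is the Poisson kernel $\frac{R^2-|w|^2}{2\pi R|\xi-w|^2}$; subtracting the one for $-\bar w$ gives $P$. On the diameter $\partial_\nu=\partial_x$. Write $w=\alpha+i\beta$. The first logarithm of $\Gamma$ has $x$-derivative $\mathrm{Re}\frac1{iy+\bar w}-\mathrm{Re}\frac1{iy-w}=\frac{2\alpha}{|iy-w|^2}$. The second has $x$-derivative $-\mathrm{Re}\frac{\bar w}{R^2-iy\bar w}-\mathrm{Re}\frac w{R^2+iyw}=-2\mathrm{Re}\frac w{R^2+iyw}=-\frac{2\alpha R^2}{|R^2+iyw|^2}$. Now $|R^2+iyw|^2=R^4+y^2|w|^2-2R^2y\beta$ and $R^2|iy-w|^2=R^2y^2+R^2|w|^2-2R^2y\beta$, with difference $(R^2-y^2)(R^2-|w|^2)$. Dividing the sum of the two derivatives by $2\pi$ gives $p$.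

If $h$ is only continuous on $\overline{\mathcal B}$, fix $c\in\mathcal B$ and apply the formula to $h_\tau(z)=h(c+\tau(z-c))$, $0<\tau<1$. Since $\mathcal B$ is convex, $h_\tau$ is harmonic near $\overline{\mathcal B}$, and $h_\tau\to h$ uniformly on $\overline{\mathcal B}$ as $\tau\to1$.

Boundedness, continuity and positivity of $p$ are visible in (14). Since $|\xi+\bar w|^2-|\xi-w|^2=4\,\mathrm{Re}\,\xi\,\mathrm{Re}\,w$, $P$ is nonnegative, and for $|w|\le R'<R$ it is at most $C(R,R')\,\mathrm{Re}\,w$. This gives the last claim. $\square$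

The functions $H_k$ are controlled inside the half-plane by (10), but not on the axis. The next lemma gives what positivity of the real part provides there.

**Lemma 7.** Let $y_0\neq0$, $0<d<|y_0|$, $I'=[y_0-\frac d2,y_0+\frac d2]$. There is $C$ such that for $k$ large and $U\in\{H_k,H_k^+,H_k^-\}$
$$\int_{I'}|U(iy)|^{3/4}dy\le C. \tag{15}$$

**Proof.** We may assume $U\not\equiv0$. Let $B=\{|z-iy_0|<d,\ \mathrm{Re}\,z>0\}$. For $k$ large $U$ is continuous on $\overline B$ with $\mathrm{Re}\,U\ge0$, and $\mathrm{Re}\,U>0$ in $B$. So $W=\mathrm{Re}\,U^{3/4}$ (principal power) is harmonic in $B$ and continuous on $\overline B$. As $|\arg U^{3/4}|\le\frac{3\pi}8$, $W\ge\cos(\frac{3\pi}8)|U|^{3/4}\ge0$. By Lemma 6 with $w=z_0=iy_0+d/2$, the kernel on the diameter is bounded below on $iI'$ by a positive constant. Hence $\int_{I'}W(iy)\,dy\le CW(z_0)\le C|U(z_0)|^{3/4}\le C$ by (10). $\square$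

## 9. The logarithmic derivative is small in measure on the axis

The reason behind the next statement: by Lemma 4, a window of size $s_k$ in which $s_kL$ is not small looks like $1+c\zeta$, whose logarithmic derivative $c/(1+c\zeta)$ is large only near one point. So the points where $s_kL$ is not small are sparse.

**Proposition 8.** For every compact interval $I\subset\mathbb R\setminus\{0\}$ and every $\varepsilon>0$, $\ |\{y\in I:|s_kL(ir_ky)|>\varepsilon\}|\to0$.

**Proof.** Suppose that for infinitely many $k$, to which we restrict, this set has measure at least $\kappa_0>0$. Let $I\subset[-A,A]$, $A\ge1$.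

**Step 1: $s_kL$ is bounded for most $y$.** Cover $I$ by finitely many intervals $I'$ as in Lemma 7. By (8), (15) and Chebyshev's inequality there is $C_1$ such that, for $k$ large, $|s_kL(ir_ky)|\le C_1$ for $y\in I$ outside a set of measure at most $\kappa_0/4$.

**Step 2: for most $y$ the zeros near $ir_ky$ are not too dense, at any scale.** There is $C_2$ such that, for $k$ large and $y\in I$ outside a set of measure at most $\kappa_0/4$,
$$\#\{a\in Z_k:|a-ir_ky|\le t\}\le C_2t/s_k\qquad\text{for all }t>0. \tag{16}$$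
For $t\ge r_k$, the zeros counted satisfy $|a|\le(1+A)t$, and by (i) the left side is at most $n(\min(R_k,(1+A)t))\le CN_k(1+A)t/r_k=C(1+A)t/s_k$. So if $C_2>C(1+A)$ and (16) fails at $y$, it fails for some $t=t_y<r_k$. The set of bad $y$ is relatively open in $I$: if (16) fails at $y$ with $t$, it fails at nearby $y'$ with $t+r_k|y-y'|$, because the new disc contains the old one and the inequality is strict.

Recall Vitali's covering lemma: from a family of closed intervals of bounded length one can choose countably many disjoint ones whose $5$-fold enlargements cover the union of the family. Apply it to the intervals $[y-\frac{t_y}{r_k},y+\frac{t_y}{r_k}]$, $y$ bad. For the chosen $y$, the discs $\overline{D(ir_ky,t_y)}$ are disjoint, because their centers lie on a line. They lie in $|z|\le(A+1)r_k$, and each contains more than $C_2t_y/s_k$ points of $Z_k$. For $k$ with $(A+1)r_k\le R_k$ the bad set has measure at most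
$$\sum\frac{10t_y}{r_k}\le\frac{10s_k}{C_2r_k}\,n((A+1)r_k)\le\frac{10C(A+1)}{C_2}.$$
Take $C_2$ large.

Let $E_k$ be the set of $y\in I$ with $\varepsilon<|s_kL(ir_ky)|\le C_1$ and (16). Then $|E_k|\ge\kappa_0/2$ for all large $k$.

**Step 3: windows centered at points of $E_k$ converge, to affine functions.** Let $y_k\in E_k$ and $G_k(\zeta)=g(ir_ky_k+s_k\zeta)/g(ir_ky_k)$. With $b_j=(a_j-ir_ky_k)/s_k$, $a_j\in Z_k$, (ii) gives
$$\frac{G_k'}{G_k}(\zeta)=s_kL(ir_ky_k+s_k\zeta)=\sum_j\frac1{\zeta-b_j}+e_k(\zeta),\qquad e_k\to0\text{ uniformly on compact sets}.$$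
By (16), $\#\{j:|b_j|\le t\}\le C_2t$ for all $t>0$; in particular $|b_j|\ge1/C_2$. Hence on any given disc about $0$, for $k$ large,
$$G_k(\zeta)=e^{c_k\zeta}\prod_j\Big(1-\frac\zeta{b_j}\Big)e^{\zeta/b_j}\cdot\exp\int_0^\zeta e_k,\qquad c_k=-\sum_j\frac1{b_j}=s_kL(ir_ky_k)-e_k(0),$$
since both sides equal $1$ at $0$ and have the same logarithmic derivative. So $|c_k|\le C_1+1$. Let $|\zeta|\le M$. The at most $2MC_2$ factors with $|b_j|\le2M$ are each bounded by $(1+MC_2)e^{MC_2}$. For $|u|\le\frac12$ we have $|\log(1-u)+u|\le\frac12|u|^2/(1-|u|)\le|u|^2$, so $|(1-u)e^u|\le e^{|u|^2}$, and the other factors contribute at most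
$$\exp\sum_{|b_j|>2M}\frac{M^2}{|b_j|^2}\le\exp\Big(2M^2\int_{2M}^\infty\frac{C_2t}{t^3}dt\Big)=e^{MC_2}.$$
So $(G_k)$ is locally bounded, and every subsequence has a further subsequence converging locally uniformly to an entire $G$ with $G(0)=1$ and $|G'(0)|=\lim|s_kL(ir_ky_k)|\ge\varepsilon$. Lemma 4 applies with $r_ky_k$ in place of $y_k$: since $|y_k|\ge\min_{y\in I}|y|>0$, we have $r_k|y_k|\to\infty$ and $s_k/(r_k|y_k|)=1/(N_k|y_k|)\to0$. Hence $G(\zeta)=1+c\zeta$ with $|c|\ge\varepsilon$.

**Step 4: $E_k$ is sparse.** Let $M>3/\varepsilon$. We claim that for $k$ large, if $y\in E_k$ and $\tau\in\mathbb R$, $3/\varepsilon\le|\tau|\le M$, then $y+\frac{s_k}{r_k}\tau\notin E_k$. Otherwise, along a subsequence, there are $y_k\in E_k$ and $\tau_k\to\tau$ with $3/\varepsilon\le|\tau|\le M$, $|s_kL(ir_ky_k+is_k\tau_k)|>\varepsilon$, and $G_k\to1+c\zeta$ as in Step 3. Since $|1+ic\tau|\ge|c||\tau|-1\ge2$,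
$$s_kL(ir_ky_k+is_k\tau_k)=\frac{G_k'}{G_k}(i\tau_k)\to\frac c{1+ic\tau},\quad\text{of modulus }\ \frac1{|1/c+i\tau|}\le\frac1{3/\varepsilon-1/\varepsilon}=\frac\varepsilon2,$$
a contradiction.

Hence in every interval of length $Ms_k/r_k$ the set $E_k$ has diameter at most $3s_k/(\varepsilon r_k)$. Covering $I$ by such intervals and using $s_k/r_k=1/N_k$,
$$|E_k|\le\Big(\frac{|I|r_k}{Ms_k}+1\Big)\frac{3s_k}{\varepsilon r_k}=\frac{3|I|}{M\varepsilon}+\frac3{\varepsilon N_k}.$$
The constants $C_1,C_2$ that define $E_k$ do not depend on $M$. For $M$ large and then $k$ large the right side is less than $\kappa_0/2$, a contradiction. $\square$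

## 10. $\sqrt H$ is real on the imaginary axis

By (8) and Proposition 8, $\mathrm{Im}\,H_k(iy)\to0$ in measure. To use this in a Poisson integral we need convergence in $L^1$, and (15) has exponent $\frac34<1$, which is not enough. For $\sqrt{H_k}$ the same bound has exponent $\frac32>1$. This is why the square root appears.

**Proposition 9.** $Q=\sqrt H$ (principal branch) extends holomorphically across $i\mathbb R\setminus\{0\}$, with real values there.

**Proof.** Let $Q_k=\sqrt{H_k}$ (note $H_k\not\equiv0$ by (12)) and $v_k=\mathrm{Im}\,Q_k$, and let $y_0,d,I'$ be as in Lemma 7.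

**Step 1: $v_k\to0$ in $L^1(I')$.** Since $|\arg Q_k|\le\pi/4$, $|v_k|\le\mathrm{Re}\,Q_k$ and $2v_k^2\le2|v_k|\,\mathrm{Re}\,Q_k=|\mathrm{Im}\,H_k|$. By (8) and Proposition 8, $v_k(iy)\to0$ in measure on $I'$. By (15), $\int_{I'}|v_k(iy)|^{3/2}dy\le\int_{I'}|H_k(iy)|^{3/4}dy\le C$. By Hölder's inequality with exponents $\frac32$ and $3$, for every $\varepsilon>0$,
$$\int_{I'}|v_k(iy)|\,dy\le\varepsilon|I'|+C^{2/3}\big|\{y\in I':|v_k(iy)|>\varepsilon\}\big|^{1/3},$$
so $\int_{I'}|v_k(iy)|\,dy\to0$.

**Step 2: the limit has zero boundary values.** Let $B'=\{|z-iy_0|<d/2,\ \mathrm{Re}\,z>0\}$, whose diameter is $iI'$, with arc $\gamma$. For $k$ large $v_k$ is harmonic in $B'$ and continuous on $\overline{B'}$, and (13) represents $v_k(z)$ for $z\in B'$. For fixed $z$ the integral over the diameter tends to $0$ by Step 1, as the kernel is bounded. On $\gamma$, (10) gives $|v_k(\xi)|\le|H_k(\xi)|^{1/2}\le C(\mathrm{Re}\,\xi)^{-1/2}$, which is integrable over $\gamma$, and $v_k\to v:=\mathrm{Im}\,Q$ on the open arc. By dominated convergence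
$$v(z)=\int_\gamma P(z,\xi)\,v(\xi)\,|d\xi|,\qquad|v(\xi)|\le C(\mathrm{Re}\,\xi)^{-1/2}.$$
By Lemma 6, $P(z,\xi)\to0$ uniformly in $\xi\in\gamma$ as $z$ tends to an interior point of $iI'$. So $v\to0$ there.

**Step 3: reflection.** By Schwarz's reflection principle, a holomorphic function in a half-disc whose imaginary part tends to $0$ at the open diameter extends across the diameter and is real on it. As $y_0\neq0$ was arbitrary, the proposition follows. $\square$

**Proposition 10.** If $f\circ g$ is nonconstant periodic and $g$ is transcendental entire with (A), normalized as in Section 4, then $g$ cannot satisfy (H).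

**Proof.** By Proposition 9, $Q$ extends to a holomorphic function on $\mathbb C\setminus\{0\}$ by $Q(-\bar z)=\overline{Q(z)}$, and $\mathrm{Re}\,Q\ge0$ everywhere. So $e^{-Q}$ is bounded and holomorphic in $\mathbb C\setminus\{0\}$. Its singularity at $0$ is removable, and by Liouville's theorem it is constant. Hence $Q$ and $H$ are constant. Letting $k\to\infty$ in (11), $|H(x)|\le Cx^{\rho'-1}\to0$ as $x\to+\infty$, so $H\equiv0$. This contradicts $\mathrm{Re}\,H(1)\ge\frac14$ from (12). $\square$

**Proof of Theorem 1.** If $g$ were transcendental of order less than $1$, then (A) holds, the normalization of Section 4 applies, and (H) holds by Lemma 5. This contradicts Proposition 10. So $g$ is a polynomial and XII applies. $\square$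

## 11. Lower order less than one

**Lemma 11.** (H) holds if $g$ is normalized and has lower order $\lambda<1$.

**Proof.** Only a sequence of radii is controlled, so Hadamard's theorem is replaced by the Poisson–Jensen formula on good circles, and the maximum of $n(t)t^{-\rho'}$ by a last crossing of a level. Fix $\lambda<\lambda'<\rho'<1$.

**Step 1: good circles.** There are arbitrarily large $S$ with $\log M(S,g)\le S^{\lambda'}$. For such $S$ choose $P\in[S/4,S/2]$ with no zeros on $|z|=P$. Since $g(0)\neq0$, Jensen's formula with radius $2P\le S$ gives $n(P)\log2\le\log M(S,g)-\log|g(0)|$, so $n(P)\le CP^{\lambda'}$. Jensen's formula also gives that the mean of $\log|g|$ over $|z|=P$ is at least $\log|g(0)|$. So the mean of $\log^-|g|$ is at most $\log^+M(P,g)-\log|g(0)|$, and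
$$\frac1{2\pi}\int_0^{2\pi}\big|\log|g(Pe^{i\theta})|\big|\,d\theta\le2\log^+M(P,g)-\log|g(0)|\le CP^{\lambda'}.$$

**Step 2: approximating $L$.** The Poisson–Jensen formula states
$$\log|g(z)|=\frac1{2\pi}\int_0^{2\pi}\log|g(Pe^{i\theta})|\,\mathrm{Re}\frac{Pe^{i\theta}+z}{Pe^{i\theta}-z}\,d\theta-\sum_{|a|<P}\log\Big|\frac{P^2-\bar az}{P(z-a)}\Big|.$$
Applying $2\partial/\partial z$,
$$L(z)=\frac1{2\pi}\int_0^{2\pi}\log|g(Pe^{i\theta})|\frac{2Pe^{i\theta}}{(Pe^{i\theta}-z)^2}d\theta+\sum_{|a|<P}\Big[\frac1{z-a}+\frac{\bar a}{P^2-\bar az}\Big].$$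
For $|z|\le P/2$ we have $\big|\frac{2Pe^{i\theta}}{(Pe^{i\theta}-z)^2}\big|\le\frac8P$ and $\big|\frac{\bar a}{P^2-\bar az}\big|\le\frac2P$. With Step 1,
$$\Big|L(z)-\sum_{|a|<P}\frac1{z-a}\Big|\le CP^{\lambda'-1},\qquad|z|\le P/2. \tag{17}$$

**Step 3: the radii.** Let $j$ be a large integer with $n(j)\ge1$, and $\ell_j=\min(1,n(j)j^{-\rho'})>0$. Take $P>j$ as in Step 1, so large, depending on $j$, that $n(P)P^{-\rho'}\le CP^{\lambda'-\rho'}<\ell_j$, and let
$$r_j=\max\{t\in[j,P]:n(t)t^{-\rho'}\ge\ell_j\}.$$
The maximum exists by upper semicontinuity, as the set contains $j$; and $r_j<P$. For $r_j<t\le P$ we have $n(t)t^{-\rho'}<\ell_j$, and right-continuity gives $n(r_j)=\ell_jr_j^{\rho'}$. So with $R_j=P$ and $N_j=n(r_j)$, (i) holds with $C=1$. Moreover $N_j\ge n(j)\to\infty$, and $N_j/r_j=\ell_jr_j^{\rho'-1}\le r_j^{\rho'-1}\to0$ since $r_j\ge j$.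

**Step 4: $P$ can be taken large compared with $r_j$.** We have $\ell_jr_j^{\rho'}=n(r_j)\le n(P)\le CP^{\lambda'}$, i.e. $r_j\le C_jP^{\lambda'/\rho'}$. So
$$\frac{N_j}{r_j}=\ell_jr_j^{\rho'-1}\ge c_jP^{\lambda'-\lambda'/\rho'},\qquad c_j>0.$$
Since $\lambda'/\rho'<1$, for $j$ fixed and $P\to\infty$ both $r_j/P\le C_jP^{\lambda'/\rho'-1}$ and $P^{\lambda'-1}/(N_j/r_j)\le c_j^{-1}P^{\lambda'/\rho'-1}$ tend to $0$. Choose $P=P_j$ so large that both are at most $1/j$. Then $R_j/r_j\to\infty$. For $j\ge2A$ the disc $|z|\le Ar_j$ lies in $|z|\le P/2$, and (17) bounds the difference in (ii) by $CP^{\lambda'-1}\le\frac Cj\cdot\frac{N_j}{r_j}$; there are no zeros on $|z|=P$, so summing over $|a|<P$ or $|a|\le R_j$ is the same. So (ii) holds. $\square$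

**Proof of Theorem 2.** If $g$ were transcendental of lower order less than $1$, then (A) holds, $g$ may be normalized, and (H) holds by Lemma 11, contrary to Proposition 10. So $g$ is a polynomial and XII applies. If $f$ is entire, $F$ is a nonconstant entire function, hence not elliptic, and XII gives $\deg g\le2$. Sharpness and the occurrence of all degrees were checked in Section 2. $\square$
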